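# A Banach space with the Grothendieck property and without cotype 2

Scalars are real, except where complex scalars are mentioned. $\log$ is the natural logarithm, $|\cdot|$ is the Euclidean norm of a vector (and the modulus of a number), $|\cdot|_{HS}$ is the Hilbert–Schmidt norm of a matrix, $\|\cdot\|$ of a matrix is its operator norm, and $P_E$ is the orthogonal projection onto $E$. A vector is *$s$-sparse* if it has at most $s$ nonzero coordinates. $r_1,r_2,\dots$ are the Rademacher functions on $[0,1]$; we also write $\mathbb E\|\sum_j r_jx_j\|$ for $\int_0^1\|\sum_jr_j(t)x_j\|\,dt$.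

## 1. Rademacher averages, 2-summing operators, and operators from $c_0$

**Definition 1 (superquadratic Rademacher averages).** A Banach space $X$ has superquadratic Rademacher averages, written $X>R$, if there are $p\in[1,\infty)$ and $B_p<\infty$ such that for all $n$ and all $x_1,\dots,x_n\in X$
$$\Big(\sum_{j=1}^n\|x_j\|^2\Big)^{1/2}\le B_p\Big(\int_0^1\Big\|\sum_{j=1}^nr_j(t)x_j\Big\|^p\,dt\Big)^{1/p}.\tag{1.1}$$

By Kahane's inequality, if this holds for one $p\in[1,\infty)$ then it holds for every such $p$. In current terminology, $X$ has (Rademacher) cotype 2. For $q\ge 2$, cotype $q$ means $(\sum\|x_j\|^q)^{1/q}\le B\,\mathbb E\|\sum r_jx_j\|$.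

Three examples. In a Hilbert space, (1.1) with $p=2$ is an equality with $B_2=1$. In $c_0$ the unit vectors $e_1,\dots,e_n$ give $\sqrt n$ on the left and $1$ on the right, so $c_0$ fails cotype 2. In $\ell_1$, recall Khintchine's inequality $\mathbb E|\sum_jr_j\alpha_j|\ge2^{-1/2}(\sum_j\alpha_j^2)^{1/2}$. Applied in each coordinate $l$ it gives
$$\mathbb E\Big\|\sum_jr_jx_j\Big\|_1\ge2^{-1/2}\sum_l\Big(\sum_jx_j(l)^2\Big)^{1/2}\ge2^{-1/2}\Big(\sum_j\|x_j\|_1^2\Big)^{1/2},$$
where the last step is the triangle inequality in $\ell_2$ for the vectors $(|x_j(l)|)_j$. So $\ell_1$ has cotype 2.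

**Definition 2 (2-summing operators on $c_0$).** The weak 2-summing norm of $z_1,\dots,z_p\in c_0$ is $\sup\{(\sum_k\langle z_k,\varphi\rangle^2)^{1/2}:\|\varphi\|_{\ell_1}\le1\}$. An operator $T:c_0\to X$ is 2-(absolutely) summing if $\pi_2(T):=\sup(\sum_k\|Tz_k\|^2)^{1/2}<\infty$, the supremum being over all finite families of weak 2-summing norm at most $1$.

In $c_0$ the weak norm is explicit: it equals $\sup_l(\sum_kz_k(l)^2)^{1/2}$. Taking $\varphi=e_l$ gives "$\ge$", and the triangle inequality in $\ell_2$ applied to $(\langle z_k,\varphi\rangle)_k=\sum_l\varphi_l(z_k(l))_k$ gives "$\le$". In particular, $(e_j)_{j\le n}$ has weak norm $1$.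

For example, let $w_l\ge0$, $\sum_lw_l=1$, and $Dz=(\sqrt{w_l}\,z(l))_l$ from $c_0$ to $\ell_2$. Then $\sum_k\|Dz_k\|^2=\sum_lw_l\sum_kz_k(l)^2\le1$ for every family of weak norm at most $1$, so $\pi_2(D)\le1$. The identity of $c_0$ is not 2-summing, because $\sum_{j\le n}\|e_j\|^2=n$.

**Definition 3 (Grothendieck property).** $X$ has the Grothendieck property if every bounded $u:c_0\to X$ factors as $u=\psi\varphi$ with bounded $\varphi:c_0\to\ell_2$ and $\psi:\ell_2\to X$. Equivalently, every bounded operator from $c_0$ to $X$ is 2-summing.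

The equivalence is textbook material. If $u$ is 2-summing, Pietsch's theorem gives a probability measure $\mu$ on the weak\* compact unit ball of $\ell_1$ with $\|uz\|^2\le\pi_2(u)^2\int\langle z,\varphi\rangle^2d\mu(\varphi)$. So $u$ factors through the closure of $c_0$ in $L_2(\mu)$, a separable Hilbert space. Conversely, every bounded operator from $c_0$ to $\ell_2$ is 2-summing by Grothendieck's theorem (we shall see it by hand in Section 4), and this is preserved under composition with $\psi$.

So $\ell_2$ has the property, and $c_0$ does not, because of its identity. Two facts will be used.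

* The property passes to closed subspaces, because $\pi_2(T)$ does not change when the range space is enlarged.
* If $Z$ has the property, then there is $\kappa<\infty$ with $\pi_2(T)\le\kappa\|T\|$ for all bounded $T:c_0\to Z$. Indeed, the identity map from the Banach space of 2-summing operators to that of bounded operators is a continuous bijection, so the open mapping theorem applies.

## 2. Does the Grothendieck property force cotype 2?

Maurey's theorem (B. Maurey) says that if $X$ has superquadratic Rademacher averages, then $X$ has the Grothendieck property. The conjecture to be decided is the converse: *a Banach space has superquadratic Rademacher averages if and only if it has the Grothendieck property.* In plain words: if every operator from $c_0$ into $X$ passes through a Hilbert space, must random signed sums in $X$ be at least as long as they would be in a Hilbert space, up to a constant? The conjecture is false.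

**Theorem A.** There is a separable Banach space $X$ such that every bounded $T:c_0\to X$ is 2-summing with $\pi_2(T)\le138\,\|T\|$, but $X$ fails Rademacher cotype 2.

**Theorem B.** (1) A Banach space $X$ has cotype 2 if and only if $\ell_2(X)$ has the Grothendieck property. (2) For Banach lattices, the Grothendieck property is equivalent to cotype 2. (3) The Grothendieck property implies cotype $q$ for every $q>2$. By Theorem A, $q=2$ cannot be included. By (1), the Grothendieck property is not stable under $X\mapsto\ell_2(X)$.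

Theorem B collects what elementary test operators give. We start with it, because it shows where a direct proof of the conjecture stops and where not to look for a counterexample.

## 3. Diagonal operators, $\ell_2$-sums and lattices

Let $X$ have the property with constant $\kappa$, and let $x_1,\dots,x_n\in X$. The first operator to try is $Tf=\sum_{j\le n}f_jx_j$ on $c_0$. A real $f$ with $|f_j|\le1$ is a convex combination of sign vectors, so $\|T\|=\max_\pm\|\sum\pm x_j\|$. Testing on $e_1,\dots,e_n$,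
$$\Big(\sum_j\|x_j\|^2\Big)^{1/2}\le\kappa\max_{\pm}\Big\|\sum_j\pm x_j\Big\|.\tag{3.1}$$
The right side is the *maximum* over signs, and cotype 2 needs the *average*. The two can be far apart: for $x_1=\dots=x_n=x$ with $\|x\|=1$ the maximum is $n$, while the average is at most $\sqrt n$. So (3.1) as it stands does not give cotype 2. Three situations can be handled.

**Proof of Theorem B(1).** *If $X$ has cotype 2, so does $\ell_2(X)$.* Use (1.1) with $p=2$ in each coordinate $m$ and sum: $\sum_j\|z_j\|^2=\sum_m\sum_j\|z_j(m)\|^2\le B_2^2\sum_m\mathbb E\|\sum_jr_jz_j(m)\|^2=B_2^2\,\mathbb E\|\sum_jr_jz_j\|^2$. Maurey's theorem gives the property for $\ell_2(X)$.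

*Converse.* Let $Z=\ell_2(X)$ have the property with constant $\kappa$. Given $x_1,\dots,x_n\in X$, put $z_j=r_jx_j\in L_2(\{-1,1\}^n;X)$, where $r_j$ is the $j$-th coordinate function. This space is isometric to $\ell_2^{2^n}(X)\subset Z$. All signed sums $\sum\pm z_j$ have the same norm, since a change of signs is a measure-preserving map of $\{-1,1\}^n$. So now the maximum over signs *is* the average, and (3.1) for the $z_j$ reads
$$\sum_j\|x_j\|^2=\sum_j\|z_j\|^2\le\kappa^2\Big\|\sum_jz_j\Big\|^2=\kappa^2\,\mathbb E\Big\|\sum_jr_jx_j\Big\|^2 .$$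
Hence $X$ has cotype 2. $\square$

Consequently, if $X$ has the property and contains a subspace isomorphic to $\ell_2(X)$, then $X$ has cotype 2. A counterexample cannot be self-similar in this sense.

**Proof of Theorem B(2).** Let $X$ be a Banach lattice with the property, $x_1,\dots,x_n\in X$, and $g=(\sum|x_j|^2)^{1/2}$ (Krivine calculus). If $g=0$, all $x_j$ vanish; so let $g\ne0$. The ideal generated by $g$, with the gauge norm $\|y\|_g=\inf\{\lambda:|y|\le\lambda g\}$, is an AM-space with unit $g$. By Kakutani's theorem it is lattice isometric to some $C(\mathcal K)$, with $g$ corresponding to $1$. The inclusion $\iota:C(\mathcal K)\to X$ has norm at most $\|g\|$, since $|y|\le\lambda g$ implies $\|y\|\le\lambda\|g\|$. As $|x_j|\le g$, we have $x_j=\iota h_j$ with $h_j\in C(\mathcal K)$, and $\sum_jh_j^2=1$ since lattice homomorphisms preserve the calculus.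

Let $\epsilon>0$. Take a partition of unity $(\varphi_l)_{l\le m}$ on $\mathcal K$ such that each $h_j$ oscillates by at most $\epsilon$ on each $\operatorname{supp}\varphi_l\neq\emptyset$, and points $t_l\in\operatorname{supp}\varphi_l$. Let $Te_l=\iota\varphi_l$ for $l\le m$ and $Te_l=0$ for $l>m$. Since $\|\sum_l\lambda_l\varphi_l\|_\infty\le\max|\lambda_l|$, $\|T\|\le\|g\|$. Let $\alpha_j=(h_j(t_l))_{l\le m}$. Then $|\sum_lh_j(t_l)\varphi_l-h_j|\le\sum_l\varphi_l|h_j(t_l)-h_j|\le\epsilon$, so $\|T\alpha_j-x_j\|\le\epsilon\|g\|$. Also $\sum_j\alpha_j(l)^2=1$ for every $l\le m$, so $(\alpha_j)$ has weak norm $1$ and $\sum_j\|T\alpha_j\|^2\le\kappa^2\|g\|^2$. Letting $\epsilon\to0$,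
$$\sum_j\|x_j\|^2\le\kappa^2\|g\|^2\le2\kappa^2\Big(\mathbb E\Big\|\sum_jr_jx_j\Big\|\Big)^2 .$$
The last step is Khintchine's inequality in the lattice, $g\le\sqrt2\,\mathbb E|\sum_jr_jx_j|$ (a finite average over signs, so the scalar inequality transfers through the calculus). The converse is Maurey's theorem. $\square$

**Proof of the first sentence of Theorem B(3).** The weak $\ell_1$ norm of $(x_j)$ is $\max_\pm\|\sum\pm x_j\|$, so (3.1) says that the identity of $X$ is $(2,1)$-summing. Since $\|\cdot\|_{\ell_q}\le\|\cdot\|_{\ell_2}$, it is $(q,1)$-summing for every $q>2$: $(\sum\|x_j\|^q)^{1/q}\le\kappa\max_\pm\|\sum\pm x_j\|$. Talagrand's theorem (*Cotype and $(q,1)$-summing norm in a Banach space*, Invent. Math. 110 (1992)) states that for $q>2$, $X$ has cotype $q$ if and only if its identity is $(q,1)$-summing. So $X$ has cotype $q$ for all $q>2$. $\square$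

*Complex scalars in this section.* In (1) and (3), splitting $f$ into real and imaginary parts gives $\|T\|\le2\max_\pm\|\sum\pm x_j\|$, so $\kappa$ is replaced by $2\kappa$. A complex Banach lattice is the complexification $X_{\mathbb C}$ of a real one. If $X_{\mathbb C}$ has the property, then a real $T:c_0\to X$ extends to $c_0(\mathbb C)\to X_{\mathbb C}$, so it is 2-summing, and by (2) $X$ has cotype 2. Since $\|\operatorname{Re}z\|,\|\operatorname{Im}z\|\le\|z\|\le\|\operatorname{Re}z\|+\|\operatorname{Im}z\|$, so does $X_{\mathbb C}$.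

So a counterexample is not a lattice, and it must have cotype $q$ for all $q>2$.

## 4. A criterion on the norming set

We want a condition on a norming set that implies the Grothendieck property and can be checked without looking at operators. Let $X$ be the completion of a normed space $X_0$ with $\|x\|=\sup_{b\in K}\langle x,b\rangle$, where $K=-K$ is a set of linear functionals on $X_0$. Consider:

**(LP)** For every $K$-valued random element $\eta$ with finitely many values there is a $K$-valued random element $\xi$ (with values in a finite-dimensional space of functionals) such that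
$$(\mathbb E\langle x,\eta\rangle^2)^{1/2}\le C\,\mathbb E|\langle x,\xi\rangle|\qquad\text{for all }x\in X_0.\tag{4.1}$$

Call $\xi$ a *response* to $\eta$. It must not depend on $x$.

**Lemma 1.** (LP) implies $\pi_2(T)\le C\|T\|$ for every bounded $T:c_0\to X$.

*Proof.* Elements of $K$ extend to functionals of norm at most $1$ on $X$. Both sides of (4.1) are continuous in $x$, so (4.1) holds on $X$, and $\|x\|=\sup_{b\in K}\langle x,b\rangle$ on $X$. Let $z_1,\dots,z_p\in c_0$ have weak norm at most $1$, so $\sum_kz_k(l)^2\le1$ for all $l$. Put $\Sigma=\sum_k\|Tz_k\|^2$, assume $\Sigma>0$, and let $w_k=\|Tz_k\|^2/\Sigma$. For $\epsilon\in(0,1)$ choose $b^k\in K$ with $\langle Tz_k,b^k\rangle\ge(1-\epsilon)\|Tz_k\|$, and let $\eta=b^k$ with probability $w_k$. Then $\sum_k\sqrt{w_k}\langle Tz_k,b^k\rangle\ge(1-\epsilon)\sum_k\|Tz_k\|^2/\Sigma^{1/2}=(1-\epsilon)\Sigma^{1/2}$. Since $z_k=\sum_lz_k(l)e_l$ converges in $c_0$, Cauchy–Schwarz in $k$ and (4.1) give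
$$(1-\epsilon)\Sigma^{1/2}\le\sum_l\sum_kz_k(l)\sqrt{w_k}\langle Te_l,b^k\rangle\le\sum_l\Big(\sum_kw_k\langle Te_l,b^k\rangle^2\Big)^{1/2}=\sum_l(\mathbb E\langle Te_l,\eta\rangle^2)^{1/2}\le C\,\mathbb E\sum_l|\langle Te_l,\xi\rangle|\le C\|T\|,$$
because $\sum_l|\langle Te_l,\xi\rangle|=\|T^*\xi\|_{\ell_1}\le\|T\|$. Let $\epsilon\to0$. $\square$

The basic response is Gaussian, cut off where it is too large. The cutoff costs little:

**Lemma 2.** Let $Z$ be a centered Gaussian variable with variance $\sigma^2$ and $\Omega$ an event with $\mathbb P(\Omega^c)\le\frac1{16}$. Then $\mathbb E|Z|1_\Omega\ge\frac12\sigma$.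

*Proof.* By Cauchy–Schwarz, $\mathbb E|Z|1_{\Omega^c}\le\sigma\,\mathbb P(\Omega^c)^{1/2}\le\frac14\sigma$, and $\mathbb E|Z|=\sqrt{2/\pi}\,\sigma\ge0.79\,\sigma$. $\square$

*Example: $\ell_2$.* Let $X_0$ be the finitely supported sequences and $K$ the finitely supported vectors of the unit ball. Given $\eta$, let $G$ be a centered Gaussian with $\mathbb E\langle x,G\rangle^2=\mathbb E\langle x,\eta\rangle^2$. Then $\mathbb E|G|^2=\mathbb E|\eta|^2\le1$, so $\mathbb P(|G|^2>16)\le\frac1{16}$, and $\xi=\frac14G1_{\{|G|^2\le16\}}\in K$ satisfies $\mathbb E|\langle x,\xi\rangle|\ge\frac18(\mathbb E\langle x,\eta\rangle^2)^{1/2}$. So (LP) holds with $C=8$, and every operator from $c_0$ to $\ell_2$ is 2-summing.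

*Example: (LP) can fail.* Let $X=\ell_\infty^n$ and let $K$ be the unit ball of $\ell_1^n$. Let $\eta=e_j$ with $j$ uniform, so $(\mathbb E\langle e_j,\eta\rangle^2)^{1/2}=n^{-1/2}$ for every $j$. For any response, averaging over $x=e_1,\dots,e_n$ gives $\frac1n\sum_j\mathbb E|\xi_j|\le\frac1n$. So $C\ge\sqrt n$. The Gaussian with the covariance of $\eta$ is spread over all coordinates, and $K$ does not contain such vectors at the right size.

## 5. One scale of sparse vectors, and the coordinates no response reaches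

The first construction to try uses an $n\times N$ random matrix $B$ with nearly unit columns $\beta(j)$ and many more columns than rows, a sparsity $s$, a small $\varepsilon$, and on $\mathbb R^n$ the norming set
$$K=\{Ba+f:\ a\in\mathbb R^N\ s\text{-sparse},\ |a|^2+\varepsilon^{-2}|f|^2\le1\}.$$
The vectors $x_j=\beta(j)$ have norm about $1$ or more, since $\beta(j)=Be_j$ is (up to normalization) in $K$. Their Gaussian averages behave like $\sqrt N\sup_{b\in K}n^{-1/2}\langle\mathbf g,b\rangle$ with a standard Gaussian $\mathbf g$. This supremum is of order at most $\varepsilon+(s\log N/n)^{1/2}$ (this is the computation of Section 10 with one scale). So if $s\log N\ll\varepsilon^2n$, cotype 2 fails badly on the columns. What about (LP)?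

Let $\eta=Ba+f$ be random and $W_j=\mathbb E a_j^2$, so $\sum_jW_j\le1$. The part $f$ can be handled as in $\ell_2$. For the rest there are two natural responses.

* *Heavy coordinates, $W_j\ge1/q$.* There are at most $q$ of them. The Gaussian copy of this part of $\eta$ is supported on at most $q$ coordinates, so it is of the form $B(\text{sparse})$ if $q\le s$.
* *Very light coordinates.* If every $W_j$ is tiny, one hopes that $Ba$ is nearly isotropic in $\mathbb R^n$. Then one responds with a random column $\beta(j)$, $j$ uniform, which is in $K$ and nearly isotropic as well. The proof below needs $W_j\lesssim n^{-2}$.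

Since $s\ll n$, there is a gap between $W_j\ge1/s$ and $W_j\lesssim n^{-2}$, and the gap is genuine.

**Claim.** Let $0<\delta<1$ and suppose $(1-\delta)|u|^2\le|Bu|^2\le(1+\delta)|u|^2$ for all $(M+s)$-sparse $u$, where $M\le N$ and $s\ge 1$; let $K$ be enlarged, if needed, so that it still has the above form with $|a|\le1$, $|f|\le\varepsilon$ for all its elements and contains the columns. Then (LP) requires $C\ge(1-\delta)/(\sqrt{s/M}+2\delta+2\varepsilon)$.

*Proof.* Let $|J|=M$ and $\eta=\beta(j)$ with $j$ uniform in $J$. For $x=\beta(j_0)$, $j_0\in J$, $(\mathbb E\langle x,\eta\rangle^2)^{1/2}\ge M^{-1/2}|\beta(j_0)|^2\ge(1-\delta)M^{-1/2}$. Now let $b=Ba+f\in K$ and let $B_J$ consist of the columns in $J$. We bound $\frac1M\sum_{j\in J}|\langle\beta(j),b\rangle|$, the normalized $\ell_1$ norm of $B_J^Tb$. Split $a=a_J+a_{J^c}$.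

First, $B_J^TBa_J=a_J+(B_J^TB_J-I)a_J$. Here $\frac1M\sum_{j\in J}|a_j|\le\sqrt s/M$, and $\|B_J^TB_J-I\|\le\delta$, so the second piece contributes at most $M^{-1/2}\delta$. Next, for unit vectors $u$ supported on $J$ and $v$ $s$-sparse off $J$, $\langle Bu,Bv\rangle=\frac14(|B(u+v)|^2-|B(u-v)|^2)\le\frac14(2(1+\delta)-2(1-\delta))=\delta$. So $|B_J^TBa_{J^c}|\le\delta$, contributing at most $M^{-1/2}\delta$. Finally $|B_J^Tf|\le\sqrt{1+\delta}\,\varepsilon$ contributes at most $2M^{-1/2}\varepsilon$. Altogether the average is at most $M^{-1/2}(\sqrt{s/M}+2\delta+2\varepsilon)$ for every $b\in K$. Averaging (4.1) over $x=\beta(j)$, $j\in J$, gives the claim. $\square$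

The hypothesis is met by $B=n^{-1/2}G$ with $G$ Gaussian: by the singular value bound recalled in Section 8 (with $t=\theta\sqrt n$, $\theta\le\frac12$), it holds for some such matrix with $\delta\le8\theta$ if $\log N\ge1$, $(M+s)\log N\le\theta^2n/4$ and $\theta^2n>4\log2$. So when $s\log N\ll n$ one can take $s\ll M\ll n/\log N$, and (LP) holds only with a large constant as $\varepsilon\to0$. The coordinates in the "window" between heavy and light have no response.

## 6. Paths across scales, and levels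

The way past the window is to use many scales at once. Take scales $i=1,\dots,S$ with dimensions $n_1\ll n_2\ll\dots$ and matrices $B_i$ of size $n_i\times N$, all with the *same* set of $N$ column labels. A functional is now produced from a *path* $i\mapsto a(i)\in\mathbb R^N$ as $(B_ia(i))_{i\le S}$, with sizes averaged over $i$. At scale $i$ allow sparsity $s_i\approx Q_{i-1}$ and call a coordinate

* *visible* if $W_j\ge1/Q_{i-1}$ (few coordinates, a sparse Gaussian response exists),
* *dense* if $W_j<1/Q_i$, with $Q_i=n_i^2$ (nearly isotropic image, respond with a random column),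
* in the *window* if $1/Q_i\le W_j<1/Q_{i-1}$.

If a path is constant in $i$, then $W_j$ does not depend on $i$, and the window intervals for different $i$ are disjoint. So each coordinate is in the window at *at most one* scale, and averaged over the $S$ scales the window part is only a fraction $1/S$ of the energy. It can be absorbed into the $f$-part. For instance, let $a\equiv e_j$ with $j$ uniform in $\{1,\dots,M\}$, so $W_j=1/M$ for $j\le M$. Scale $i$ is dense if $Q_i<M$, visible if $Q_{i-1}\ge M$, and window only if $Q_{i-1}<M\le Q_i$.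

There is a price, which the example also shows: the visible part of a constant path is not constant. It switches on at some scale. So the response to constant paths must use paths that vary. We therefore use *levels* $r=0,1,\dots,k-1$: level-$r$ paths are constant on blocks of scales of length $\ell_r$, with $\ell_r/\ell_{r+1}=L$, and the thresholds are taken blockwise, so that

* the visible part of a level-$r$ path is constant on $\ell_{r+1}$-blocks, hence of level $r+1$;
* the window part of a level-$r$ path has a fraction $1/L$ of its energy.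

A level-$r$ path enters with factor $c^r$ and cost $A^{-r}$ times its energy. Moving up one level loses the factor $c=\frac18$ in size and multiplies the cost by $A^{-1}=\frac1{16}$. That gain pays for the Gaussian cutoff of Lemma 2. At level $k$ the factor $c^k$ is so small that the path fits in the $f$-part, and the recursion stops. Finally, one group of scales, with $k$ levels, gives a fixed failure of cotype 2 by a factor about $1/\varepsilon_k$, and we combine groups $k=1,2,\dots$ with $\varepsilon_k\to0$ in one space.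

## 7. Parameters

Let $c=\frac18$, $A=16$, so $c^2A=\frac14$ and $cA^{1/2}=\frac12$. For $k\ge1$ put
$$\varepsilon_k=2^{1-k},\quad\delta_k=\varepsilon_k^2/16,\quad L_k=4^k,\quad S_k=L_k^{\,k},\quad\ell_{k,r}=L_k^{\,k-r}\ (0\le r\le k).$$
So group $k$ has $S_k$ scales; $\ell_{k,0}=S_k$ (one block) and $\ell_{k,k}=1$. For example, group $1$ has $4$ scales and only level $0$ (constant paths), and group $2$ has $256$ scales, with level $0$ constant and level $1$ constant on blocks of length $16$.

For an integer $\nu_k\ge2$ let, for $1\le i\le S_k$,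
$$n_{k,i}=\nu_k^{6^{i-1}},\quad Q_{k,0}=1,\ Q_{k,i}=n_{k,i}^2,\quad s_{k,i}=16^kS_kQ_{k,i-1},\quad s'_{k,i}=k\,s_{k,i},$$
$$N_k=1000\sum_{i\le S_k}n_{k,i},\qquad\tau_{k,i}=600\,(s'_{k,i})^2S_k\log^2N_k/n_{k,i}.$$
Here $\tau_{k,i}$ will be an error term. Order the pairs $(k,i)$ lexicographically. Choose $\nu_1,\nu_2,\dots$ inductively, each so large that $\log N_k\ge11$ and

* (a) $\sum_{(k',i')<(k,i)}n_{k',i'}\le\delta_kn_{k,i}$ and $\delta_kn_{k,i}\ge2$;
* (b) $\tau_{k,i}\le2^{-k-3}\delta_k\varepsilon_k^2$.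

This is possible. For fixed $k$ the number $S_k$ and the earlier groups are fixed, $n_{k,i+1}=n_{k,i}^6$, which gives (a) for large $\nu_k$, and $\log N_k=O_k(\log\nu_k)$. Hence $\tau_{k,1}=O_k(\log^2\nu_k/\nu_k)$ and $\tau_{k,i+1}=O_k(n_{k,i}^4\log^2\nu_k/n_{k,i}^6)$ tend to $0$ as $\nu_k\to\infty$.

Consequences of (b). The bound in (b) is at most $2^{-8}$ (its value at $k=1$), so $\tau_{k,i}\le2^{-8}$, that is,
$$n_{k,i}\ge600\cdot2^8\,(s'_{k,i})^2S_k\log^2N_k,\qquad\text{in particular}\quad s'_{k,i}\log N_k\le\tfrac{n_{k,i}}{400},\quad n_{k,i}\ge400\cdot384\,S_k,\tag{7.1}$$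
since $600\cdot2^8=400\cdot384$. Also, since $\log(2N_k)\le2\log N_k$,
$$8s_{k,i}\log(2N_k)\le16(s'_{k,i})^2\log^2N_k\le\tau_{k,i}n_{k,i}\le\varepsilon_k^2n_{k,i}.\tag{7.2}$$

## 8. Random matrices that spread dense vectors isotropically

**Lemma 3.** For each $k$ there are $n_{k,i}\times N_k$ matrices $B_i=B_{k,i}$ $(i\le S_k)$, with columns $\beta_i(j)$, such that (dropping $k$):

* **(B1)** $\frac12|u|^2\le|B_iu|^2\le2|u|^2$ for all $s'_i$-sparse $u$.
* **(B2)** For all $x=(x_i)\in\bigoplus_i\mathbb R^{n_i}$,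
$$\tfrac1N\sum_j\big|\sum_i\langle x_i,\beta_i(j)\rangle\big|\ge\tfrac12\Big(\sum_i\tfrac{|x_i|^2}{n_i}\Big)^{1/2},\qquad\tfrac1N\sum_j\big|\sum_i\langle x_i,\beta_i(j)\rangle\big|^2\le2\sum_i\tfrac{|x_i|^2}{n_i}.$$
* **(B3)** If $R$ is a random $s'_i$-sparse vector in $\mathbb R^N$ with $|R|^2\le4S$ and $\mathbb ER_j^2\le2/Q_i$ for all $j$, then for every subspace $E\subset\mathbb R^{n_i}$,
$$\mathbb E|P_EB_iR|^2\le\tfrac{4\dim E}{n_i}\mathbb E|R|^2+\tau_i.$$

(B2) says that a random column label sees all directions at all scales of the group simultaneously. (B3) says that no subspace catches much more than its share of the energy of $B_iR$. Some spread is needed: for $R=e_1$ the line through $\beta_i(1)$ catches everything. The difficulty in (B3) is that one matrix must serve all laws of $R$.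

*Proof.* Let $B_i=n_i^{-1/2}G_i$ with independent standard Gaussian $n_i\times N$ matrices $G_i$. We use three standard facts.

* *Davidson–Szarek.* For a standard Gaussian $a\times b$ matrix with $a\ge b$ and $t>0$, all singular values lie in $[\sqrt a-\sqrt b-t,\sqrt a+\sqrt b+t]$ with failure probability at most $2e^{-t^2/2}$; the upper bound alone fails with probability at most $e^{-t^2/2}$.
* *Gaussian concentration.* An $\ell$-Lipschitz function of a standard Gaussian vector exceeds its mean by more than $u$ with probability at most $e^{-u^2/2\ell^2}$, and likewise from below.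
* *Chevet.* $\mathbb E\|G\mathbf R\|\le\sqrt n\,\|\mathbf R\|+|\mathbf R|_{HS}$ for a standard Gaussian $n\times N$ matrix $G$ and a fixed $N\times T$ matrix $\mathbf R$.

**Step 1: (B1), a union bound over supports.** Fix $i$ and a support of size $s'$. By (7.1), $\sqrt{s'}\le\sqrt n/20$. With $t=\sqrt n/10$, the singular values of the corresponding submatrix of $G$ lie in $[0.85\sqrt n,1.15\sqrt n]$ with failure probability at most $2e^{-n/200}$, and the squares $0.7225$ and $1.3225$ lie in $[\frac12,2]$. There are at most $N^{s'}=e^{s'\log N}\le e^{n/400}$ supports, so (B1) fails for this $i$ with probability at most $2e^{-n/400}$.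

**Step 2: (B2), a net of directions.** Stack the $G_i$ into an $n_{tot}\times N$ Gaussian matrix $\mathbf G$ with columns $\gamma_j$, where $n_{tot}=\sum n_i=N/1000$. With $y=(n_i^{-1/2}x_i)_i$ the claims read
$$\tfrac1N\sum_j|\langle y,\gamma_j\rangle|\ge\tfrac12|y|,\qquad\tfrac1N\sum_j\langle y,\gamma_j\rangle^2\le2|y|^2.$$
With failure probability at most $e^{-N/200}$, $\|\mathbf G\|\le\sqrt N+\sqrt{n_{tot}}+\sqrt N/10\le1.14\sqrt N$, and $1.14^2<2$ gives the second claim. For a fixed unit $y$, the function $\frac1N\sum_j|\langle y,\gamma_j\rangle|$ has mean $\sqrt{2/\pi}>0.79$ and is $N^{-1/2}$-Lipschitz in $\mathbf G$, by Cauchy–Schwarz over $j$. So it is at most $0.7$ with probability at most $e^{-(0.09)^2N/2}\le e^{-0.004N}$. A $\frac1{10}$-net of the unit sphere has at most $21^{n_{tot}}\le e^{0.0031N}$ points, so on the net the bound $0.7$ holds with failure at most $e^{-0.0009N}$. Passing to a nearest net point changes the function by at most $\frac1N\sum_j|\langle y-y',\gamma_j\rangle|\le N^{-1/2}\|\mathbf G\||y-y'|\le0.114$,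 and $0.7-0.114>\frac12$.

**Step 3: (B3) for empirical laws, uniformly.** Fix $i$ and drop it. A law of $R$ will be replaced by a sample of $T$ vectors, and such samples can be handled by a net. Put $T=Q=n^2$, $v=\log(8N)+8$ (so $v\le2\log N$, as $\log8+8\le11\le\log N$), and $\Lambda=4s'Sv/Q$. For $\mathbf R=T^{-1/2}[R^1,\dots,R^T]$, an $N\times T$ matrix, call $\mathbf R$ *admissible* if each $R^t$ is $s'$-sparse, $|R^t|^2\le4S$, and $\|\mathbf R\|^2\le\Lambda$. Let $\hat e=|\mathbf R|_{HS}^2=\frac1T\sum_t|R^t|^2$, and for $1\le m\le n$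
$$F_m(\mathbf R)=\Big(\sum_{l\le m}\sigma_l(G\mathbf R)^2\Big)^{1/2}=\max_{\dim E=m}|P_EG\mathbf R|_{HS},$$
with singular values in decreasing order. So $F_m$ is a norm of $G\mathbf R$, bounded by the HS norm.

*One fixed admissible $\mathbf R$.* $F_m$ is $\sqrt\Lambda$-Lipschitz in $G$, as $|(G-G')\mathbf R|_{HS}\le\|\mathbf R\||G-G'|_{HS}$. By Chevet, $\mathbb EF_m\le\sqrt m\,\mathbb E\|G\mathbf R\|\le\sqrt m(\sqrt{n\Lambda}+\sqrt{\hat e})$. So
$$\mathbb P\big(F_m>\sqrt m(\sqrt{n\Lambda}+\sqrt{\hat e})+u\big)\le e^{-u^2/2\Lambda}.$$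

*A net of admissible matrices.* Use the metric $\max_t|R^t-R'^t|$. There are at most $N^{s'T}$ choices of supports. For each, the product of $T$ balls of radius $2\sqrt S$ in $\mathbb R^{s'}$ has a $\frac1{2N}$-net of cardinality at most $(1+8\sqrt SN)^{s'T}$. Replace every net point that has an admissible point within $\frac1{2N}$ by one such point, and discard the others. This gives a $\frac1N$-net of the admissible set, contained in it, of cardinality at most $(N(1+8\sqrt SN))^{s'T}\le N^{4s'T}$ (recall $S\le N$ and $N\ge e^{11}$).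

*Union bound.* Take $u^2=16\Lambda Ts'\log N$, so $e^{-u^2/2\Lambda}=N^{-8s'T}$. Over the net and over $m\le n\le N$ the failure probability is at most $N\cdot N^{4s'T-8s'T}\le N^{-3}$. Also $\|G\|\le3\sqrt N$ with failure at most $e^{-N/2}$ (take $t=\sqrt N$).

*From the net to all admissible $\mathbf R$.* Passing to a nearest net point changes $\mathbf R$ by at most $\frac1N$ in HS norm. Hence $F_m$ changes by at most $\|G\|/N\le3N^{-1/2}$ and $\sqrt{m\hat e}=\sqrt m|\mathbf R|_{HS}$ by at most $\sqrt m/N\le N^{-1/2}$, in total by at most $4N^{-1/2}\le1$. So outside these events, for all admissible $\mathbf R$ and all $m\le n$, $F_m\le\sqrt{mn\Lambda}+\sqrt{m\hat e}+u+1$. Squaring with $(p_1+\dots+p_4)^2\le4\sum p_i^2$ and using $m\le n$,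
$$\tfrac1nF_m^2\le\tfrac{4m}n\hat e+4n\Lambda+\tfrac{4(u^2+1)}n.\tag{8.1}$$

**Step 4: (B3) for arbitrary laws, by sampling.** Assume (B1) and (8.1). Let $R,E$ be as in (B3), $m=\dim E\ge1$ (for $m=0$ there is nothing to prove), $e_R=\mathbb E|R|^2$, and let $R^1,\dots,R^T$ be i.i.d. copies of $R$. We show that with positive probability the sample is admissible and represents $R$ well.

(i) *Admissibility.* For fixed $j$ the variables $(R^t_j)^2/4S\in[0,1]$ are independent with total mean $\mu\le T\cdot\frac{2}{4SQ}\le1$. For $Z\in[0,1]$, convexity gives $\mathbb Ev^Z\le1+(v-1)\mathbb EZ\le e^{(v-1)\mathbb EZ}$. Hence, by Markov's inequality for $v^{\sum Z}$,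
$$\mathbb P\Big(\sum_t(R^t_j)^2\ge4Sv\Big)\le e^{(v-1)\mu}v^{-v}\le(\mathrm e/v)^v\le\mathrm e^{-v}\le\tfrac1{8N},$$
as $v\ge8\ge\mathrm e^2$. So with probability at least $\frac78$ all $j\le N$ satisfy $\frac1T\sum_t(R^t_j)^2\le4Sv/Q$. By sparsity and Cauchy–Schwarz, $\langle R^t,h\rangle^2\le s'\sum_j(R^t_j)^2h_j^2$, so then $\|\mathbf R\|^2=\sup_{|h|=1}\frac1T\sum_t\langle R^t,h\rangle^2\le4s'Sv/Q=\Lambda$.

(ii) By (B1), $|P_EBR|^2\in[0,8S]$, with variance at most $(8S)^2/4$. By Chebyshev, with probability at least $\frac34$, $\frac1T\sum_t|P_EBR^t|^2\ge\mathbb E|P_EBR|^2-8S/\sqrt T$.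

(iii) Likewise, as $|R|^2\in[0,4S]$, with probability at least $\frac34$, $\hat e\le e_R+4S/\sqrt T$.

Since $\frac18+\frac14+\frac14<1$, some sample satisfies (i)–(iii). For it, $\frac1T\sum_t|P_EBR^t|^2=\frac1n|P_EG\mathbf R|_{HS}^2\le\frac1nF_m^2$. So by (8.1), $\sqrt T=n$ and $m\le n$,
$$\mathbb E|P_EBR|^2\le\tfrac{8S}n+\tfrac{4m}n\Big(e_R+\tfrac{4S}n\Big)+4n\Lambda+\tfrac{4(u^2+1)}n\le\tfrac{4m}ne_R+\tfrac{24S}n+4n\Lambda+\tfrac{4(u^2+1)}n.$$
Here $4n\Lambda=16s'Sv/n\le32s'S\log N/n$, and $u^2=64s'^2Sv\log N\le128s'^2S\log^2N$. So the last three terms sum to at most $(24+32+512+4)s'^2S\log^2N/n\le\tau$. This is (B3).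

**Step 5: all events together have positive probability.** The total failure probability is at most
$$\sum_i2e^{-n_i/400}+e^{-N/200}+e^{-0.0009N}+S(N^{-3}+e^{-N/2})\le2Se^{-384S}+e^{-N/200}+e^{-0.0009N}+N^{-1}<1,$$
by (7.1), $2S\le N$ and $N\ge e^{11}$ (so that $e^{-N/2}\le N^{-3}$). $\square$

Fix such matrices for all $k$.

## 9. The norming set and the space

Let $H_k=\bigoplus_{i\le S_k}\mathbb R^{n_{k,i}}$, and let $X_0$ be the space of finitely supported $x=(x^k)_k$ with $x^k=(x_{k,i})_i\in H_k$.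

**Definition 4 (paths).** For $0\le r<k$ let $\mathcal P_{k,r}$ be the set of $a:\{1,\dots,S_k\}\to\mathbb R^{N_k}$ that are constant on each block $((t-1)\ell_{k,r},t\ell_{k,r}]$ and satisfy $|\operatorname{supp}a(i)|\le s_{k,i}$ for all $i$.

For instance, $a\equiv e_j$ is in every $\mathcal P_{k,r}$. In $\mathcal P_{2,1}$ there are paths with $16$ different values, one per block of $16$ scales. The first is $s_{2,1}$-sparse, the next may be $s_{2,17}$-sparse, and so on. Put
$$|a|_k^2=\tfrac1{S_k}\sum_i|a(i)|^2,\qquad|f|_k^2=\tfrac1{S_k}\sum_i|f_i|^2\ (f\in H_k),\qquad\mathbf B_ka=(B_{k,i}a(i))_i.$$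
By (B1), $|\mathbf B_ka|_k\le\sqrt2\,|a|_k$ if $a(i)$ is $s'_{k,i}$-sparse for all $i$.

**Definition 5 (the set $K$ and the space $X$).** $K$ is the set of all $b=(b^k)$ with finitely many nonzero groups that can be written as
$$b^k=\sum_{r=0}^{k-1}c^r\mathbf B_ka_r^k+f^k,\quad a_r^k\in\mathcal P_{k,r},\ f^k\in H_k,\qquad\mathcal E:=\sum_k\Big[\sum_{r<k}A^{-r}|a_r^k|_k^2+\varepsilon_k^{-2}|f^k|_k^2\Big]\le1.$$
Put $\langle x,b\rangle=\sum_{k,i}\langle x_{k,i},b_{k,i}\rangle$ and $\|x\|=\sup_{b\in K}\langle x,b\rangle$; $X$ is the completion of $X_0$.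

For instance, $\mathbf B_k(e_j,\dots,e_j)\in K$, with energy $\mathcal E=1$. Clearly $K=-K$ and $0\in K$. The supremum is finite, since $b_{k,i}$ stays bounded for fixed $(k,i)$, and it is a norm because of the $f$-parts. $X$ is separable, since $X_0$ is a countable union of finite-dimensional spaces. For $h\in X_0$ put $|h|_*^2=\sum_k\varepsilon_k^{-2}|h^k|_k^2$. If $|h|_*\le1$, then $h$, used as an $f$-part, lies in $K$. Two facts follow from the choice of constants.

If $a(i)$ is $s'_{k,i}$-sparse for all $i$, then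
$$\varepsilon_k^{-2}|c^k\mathbf B_ka|_k^2\le2\cdot4^{k-1}64^{-k}|a|_k^2\le A^{-k}|a|_k^2.\tag{9.1}$$
So $c^k\mathbf B_ka$ may be used as an $f^k$-part at cost at most $A^{-k}|a|_k^2$: the $f$-part acts as level $k$. And for $t_r\ge0$,
$$\Big(\sum_rc^rt_r\Big)^2\le\Big(\sum_rc^{2r}A^r\Big)\sum_rA^{-r}t_r^2\le\tfrac43\sum_rA^{-r}t_r^2.\tag{9.2}$$

**Claim: (LP) holds for $K$ with $C=138$.** Let $\eta$ be a $K$-valued random element with finitely many values. Fix a representation $a_r^k,f^k$ for each value, so that these become random. Only finitely many $k$ occur, and $\mathcal E\le1$ pointwise. In particular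
$$|a_r^k(i)|^2\le S_k|a_r^k|_k^2\le16^rS_k.\tag{9.3}$$

**Step 1: split each path into visible, window and dense parts.** Fix $k$ and $r<k$. Put $W_{r,j}(i)=\mathbb E|a_r^k(i)_j|^2$, which is constant in $i$ on $\ell_{k,r}$-blocks. For an $\ell_{k,r+1}$-block $\beta=(i_0,i_1]$ (contained in an $\ell_{k,r}$-block), with $W_{r,j}$ denoting the value on $\beta$, let
$$V_\beta=\{j:W_{r,j}\ge1/Q_{k,i_0}\},\quad U_\beta=\{j:1/Q_{k,i_1}\le W_{r,j}<1/Q_{k,i_0}\},\quad Z_\beta=\{j:W_{r,j}<1/Q_{k,i_1}\}.$$
These sets are deterministic. For $i\in\beta$ write $a_r^k(i)=\mathrm{vis}_r^k(i)+\mathrm{win}_r^k(i)+\mathrm{den}_r^k(i)$, the restrictions to $V_\beta,U_\beta,Z_\beta$. Accordingly $\eta=\eta^{vis}+\eta^{win}+y+f$, with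
$$\eta^{vis,k}=\sum_rc^r\mathbf B_k\mathrm{vis}_r^k,\quad\eta^{win,k}=\sum_rc^r\mathbf B_k\mathrm{win}_r^k,\quad y_{k,i}=B_{k,i}D_{k,i},\quad D_{k,i}=\sum_rc^r\mathrm{den}_r^k(i).$$

**Step 2: respond to the visible part by a Gaussian, one level up.** If $\eta$ takes its value number $t$ with probability $p_t$, let $\gamma_r^k=\sum_tg_t\sqrt{p_t}\,\mathrm{vis}_r^k[t]$ with i.i.d. standard Gaussians $g_t$, the same for all $k,r$. Then $\gamma_r^k$ is constant on $\ell_{k,r+1}$-blocks. For $i\in\beta=(i_0,i_1]$ its support lies in $V_\beta$, and by (9.3)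
$$|V_\beta|\le Q_{k,i_0}\sum_jW_{r,j}=Q_{k,i_0}\mathbb E|a_r^k(i)|^2\le16^kS_kQ_{k,i_0}=s_{k,i_0+1}\le s_{k,i}.$$
So $\gamma_r^k\in\mathcal P_{k,r+1}$ if $r+1<k$. Let
$$\zeta=\sum_k\sum_{r<k}c^{r+1}\mathbf B_k\gamma_r^k,$$
where $c^{r+1}\mathbf B_k\gamma_r^k$ is a level-$(r+1)$ term if $r+1<k$ and an $f^k$-part if $r=k-1$. By (9.1), the energy satisfies $\mathcal E(\zeta)\le\mathcal E':=\sum_k\sum_rA^{-r-1}|\gamma_r^k|_k^2$. Since $\mathbb E|\gamma_r^k|_k^2=\mathbb E|\mathrm{vis}_r^k|_k^2\le\mathbb E|a_r^k|_k^2$, we get $\mathbb E\mathcal E'\le A^{-1}=\frac1{16}$. Let $\Omega=\{\mathcal E'\le1\}$; by Markov, $\mathbb P(\Omega^c)\le\frac1{16}$, and $\xi^{vis}=1_\Omega\zeta\in K$. By linearity $\langle x,\zeta\rangle=c\sum_tg_t\sqrt{p_t}\langle x,\eta^{vis}[t]\rangle$ is Gaussian with variance $c^2\mathbb E\langle x,\eta^{vis}\rangle^2$. Lemma 2 gives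
$$\mathbb E|\langle x,\xi^{vis}\rangle|\ge\tfrac c2(\mathbb E\langle x,\eta^{vis}\rangle^2)^{1/2}=\tfrac1{16}(\mathbb E\langle x,\eta^{vis}\rangle^2)^{1/2}.\tag{9.4}$$

**Step 3: the window part is small in $|\cdot|_*$.** Let $\alpha$ be an $\ell_{k,r}$-block and $a_r^k(\alpha)$ the value on it. The sets $U_\beta$, for $\ell_{k,r+1}$-blocks $\beta\subset\alpha$, are disjoint, because the threshold intervals $[1/Q_{k,i_1},1/Q_{k,i_0})$ are disjoint and $W_{r,j}$ is constant on $\alpha$. So $\sum_{\beta\subset\alpha}\sum_{j\in U_\beta}W_{r,j}\le\mathbb E|a_r^k(\alpha)|^2$. Each $\beta$ has $\ell_{k,r+1}$ scales and each $\alpha$ has $\ell_{k,r}$, hence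
$$\mathbb E|\mathrm{win}_r^k|_k^2\le\frac{\ell_{k,r+1}}{S_k}\sum_\alpha\mathbb E|a_r^k(\alpha)|^2=\frac{\ell_{k,r+1}}{\ell_{k,r}}\mathbb E|a_r^k|_k^2=\frac1{L_k}\mathbb E|a_r^k|_k^2.$$
By (B1) and (9.2), $|\eta^{win,k}|_k^2\le2\cdot\frac43\sum_rA^{-r}|\mathrm{win}_r^k|_k^2$, so
$$\mathbb E|\eta^{win}|_*^2\le\sum_k\tfrac83\varepsilon_k^{-2}L_k^{-1}\sum_rA^{-r}\mathbb E|a_r^k|_k^2\le1,\tag{9.5}$$
since $\frac83\cdot4^{k-1}4^{-k}=\frac23$ and $\mathbb E\mathcal E\le1$.

**Step 4: the dense part spreads its energy.** Let $e_{k,i}=\mathbb E|D_{k,i}|^2$. We check the hypotheses of (B3) for $R=D_{k,i}$. It is a combination of $k$ vectors that are $s_{k,i}$-sparse, so it is $s'_{k,i}$-sparse. By (9.2), $|D_{k,i}|^2\le\frac43\sum_rA^{-r}|a_r^k(i)|^2\le\frac43S_k\sum_rA^{-r}|a_r^k|_k^2\le4S_k$. For each $r$ the second moment of every coordinate of $\mathrm{den}_r^k(i)$ is less than $1/Q_{k,i_1}\le1/Q_{k,i}$, where $(i_0,i_1]\ni i$ is the $\ell_{k,r+1}$-block. By Minkowski the second moment of each coordinate of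 $D_{k,i}$ is at most $(\sum_rc^r)^2/Q_{k,i}\le(8/7)^2/Q_{k,i}\le2/Q_{k,i}$. So
$$\mathbb E|P_Ey_{k,i}|^2\le\tfrac{4\dim E}{n_{k,i}}e_{k,i}+\tau_{k,i}\qquad\text{for every subspace }E\subset\mathbb R^{n_{k,i}}.\tag{9.6}$$

**Step 5: remove small subspaces, leaving an uncorrelated, nearly isotropic part.** Let $m=\lfloor\delta_kn_{k,i}\rfloor$; by (a), $m\ge\frac12\delta_kn_{k,i}$. Let $E_{k,i}$ be spanned by the top $m$ eigenvectors of $\mathbb Ey_{k,i}y_{k,i}^T$. Let $F_{k,i}\subset\mathbb R^{n_{k,i}}$ be the span of the ranges of all $\mathbb Ey_{k,i}y_{k',i'}^T$ with $(k',i')<(k,i)$. By (a), $\dim F_{k,i}\le\sum_{(k',i')<(k,i)}n_{k',i'}\le\delta_kn_{k,i}$. Put $y^{bad}_{k,i}=P_{E_{k,i}+F_{k,i}}y_{k,i}$ and $y^{good}=y-y^{bad}$.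

*The good parts are uncorrelated.* $y^{good}_{k,i}$ is the projection of $y_{k,i}$ onto $(E_{k,i}+F_{k,i})^\perp$, so $\mathbb Ey^{good}_{k,i}y_{k',i'}^T=0$ for $(k',i')<(k,i)$. Since $y^{good}_{k',i'}$ is a fixed linear image of $y_{k',i'}$, we get $\mathbb Ey^{good}_{k,i}(y^{good}_{k',i'})^T=0$ for distinct pairs.

*Each is nearly isotropic.* As the projection kills $E_{k,i}$, $\mathbb Ey^{good}_{k,i}(y^{good}_{k,i})^T\le\lambda_{m+1}I$, where $\lambda_{m+1}$ is the $(m+1)$-st eigenvalue of $\mathbb Ey_{k,i}y_{k,i}^T$. By (9.6) with $E=E_{k,i}$,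
$$\lambda_{m+1}\le\tfrac1m\mathbb E|P_{E_{k,i}}y_{k,i}|^2\le\tfrac1m\Big(\tfrac{4m}{n_{k,i}}e_{k,i}+\tau_{k,i}\Big)\le\tfrac{4e_{k,i}}{n_{k,i}}+\tfrac{2\tau_{k,i}}{\delta_kn_{k,i}}.$$
Therefore, with $\Lambda_x=(\sum_{k,i}e_{k,i}|x_{k,i}|^2/n_{k,i})^{1/2}$ (sum over the occurring groups),
$$\mathbb E\langle x,y^{good}\rangle^2\le4\Lambda_x^2+\mathbb E\langle x,h'\rangle^2,\tag{9.7}$$
where $h'$ is a Gaussian vector independent of $\eta$ with independent components $h'_{k,i}\sim N(0,\frac{2\tau_{k,i}}{\delta_kn_{k,i}}I)$. Since $\mathbb E|h'_{k,i}|^2=2\tau_{k,i}/\delta_k$, (b) gives $\mathbb E|h'|_*^2\le\sum_k\varepsilon_k^{-2}\max_i2\tau_{k,i}/\delta_k\le\sum_k2^{-k-2}=\frac14$.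

*The bad part is small.* By (9.6) with $\dim(E_{k,i}+F_{k,i})\le2\delta_kn_{k,i}$, $\mathbb E|y^{bad}_{k,i}|^2\le8\delta_ke_{k,i}+\tau_{k,i}$. By (9.2), $\frac1{S_k}\sum_ie_{k,i}\le\frac43\sum_rA^{-r}\mathbb E|a_r^k|_k^2$. As $\varepsilon_k^{-2}\delta_k=\frac1{16}$,
$$\mathbb E|y^{bad}|_*^2\le\sum_k\varepsilon_k^{-2}\tfrac{32}3\delta_k\sum_rA^{-r}\mathbb E|a_r^k|_k^2+\sum_k\varepsilon_k^{-2}\max_i\tau_{k,i}\le\tfrac23+\tfrac18\le1.$$

**Step 6: respond to $\Lambda_x$ by a random column label.** Let $E^k_{r,i}=\mathbb E|a_r^k(i)|^2$, constant on $\ell_{k,r}$-blocks. Let $j_k$ be uniform on $\{1,\dots,N_k\}$ and $\sigma_k$ random signs, all independent, and put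
$$\xi^{lab}=\sum_k\sigma_k\sum_{r<k}c^{r+1}\mathbf B_k\Big(i\mapsto\sqrt{E^k_{r,i}}\,e_{j_k}\Big),$$
with $k$ running over the occurring groups and the $r$-th term used at level $r+1$ (as an $f^k$-part if $r=k-1$). These paths are $1$-sparse and constant on $\ell_{k,r}$-blocks, hence on $\ell_{k,r+1}$-blocks. By (9.1) the energy is at most $\sum_k\sum_rA^{-r-1}\mathbb E|a_r^k|_k^2\le1$, so $\xi^{lab}\in K$. We have $\langle x,\xi^{lab}\rangle=\sum_k\sigma_kX_k$ with
$$X_k=\sum_iu_i^k\langle x_{k,i},\beta_{k,i}(j_k)\rangle,\qquad u_i^k=\sum_rc^{r+1}\sqrt{E^k_{r,i}}\ge c\sqrt{e_{k,i}},$$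
where the inequality is Minkowski's: $\sqrt{e_{k,i}}\le\sum_rc^r(\mathbb E|\mathrm{den}_r^k(i)|^2)^{1/2}$. By Khintchine's inequality, the triangle inequality $\mathbb E(\sum X_k^2)^{1/2}\ge(\sum(\mathbb E|X_k|)^2)^{1/2}$, and (B2) applied to $(u_i^kx_{k,i})_i$,
$$\mathbb E|\langle x,\xi^{lab}\rangle|\ge2^{-1/2}\cdot\tfrac12\cdot c\,\Lambda_x\ge\Lambda_x/23.\tag{9.8}$$

**Step 7: respond to all errors by one Gaussian $f$-part.** Let $h=\eta^{win}+f+y^{bad}$ and $h''=h+h'$. Since $\mathbb E|f|_*^2\le1$, and $h'$ is centered and independent of $\eta$,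
$$\mathbb E|h''|_*^2\le3(1+1+1)+\tfrac14\le10,\qquad\mathbb E\langle x,h''\rangle^2=\mathbb E\langle x,h\rangle^2+\mathbb E\langle x,h'\rangle^2.$$
Let $h_G$ be centered Gaussian with the second-moment operator of $h''$, so $\mathbb E|h_G|_*^2\le10$. Put $\xi^{err}=\frac1{4\sqrt{10}}h_G1_{\{|h_G|_*^2\le160\}}$. Then $|\xi^{err}|_*\le1$, so $\xi^{err}\in K$, and the excluded event has probability at most $\frac1{16}$. By Lemma 2,
$$\mathbb E|\langle x,\xi^{err}\rangle|\ge\tfrac1{8\sqrt{10}}(\mathbb E\langle x,h''\rangle^2)^{1/2}.\tag{9.9}$$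

**Step 8: combine.** Let $\xi$ be $\xi^{vis},\xi^{lab},\xi^{err}$ with probability $\frac13$ each. Since $\eta=\eta^{vis}+h+y^{good}$, (9.7) and then (9.4), (9.8), (9.9) give
$$\begin{aligned}(\mathbb E\langle x,\eta\rangle^2)^{1/2}&\le(\mathbb E\langle x,\eta^{vis}\rangle^2)^{1/2}+(\mathbb E\langle x,h\rangle^2)^{1/2}+2\Lambda_x+(\mathbb E\langle x,h'\rangle^2)^{1/2}\\&\le(\mathbb E\langle x,\eta^{vis}\rangle^2)^{1/2}+2\Lambda_x+\sqrt2\,(\mathbb E\langle x,h''\rangle^2)^{1/2}\\&\le16\,\mathbb E|\langle x,\xi^{vis}\rangle|+46\,\mathbb E|\langle x,\xi^{lab}\rangle|+36\,\mathbb E|\langle x,\xi^{err}\rangle|\le138\,\mathbb E|\langle x,\xi\rangle|,\end{aligned}$$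
using $8\sqrt{20}\le36$ and $46\cdot3=138$. The law of $\xi$ depends only on $\eta$, not on $x$. So (LP) holds with $C=138$, and by Lemma 1, $\pi_2(T)\le138\|T\|$ for all bounded $T:c_0\to X$. $\square$

## 10. The columns violate cotype 2

Fix $k$ and drop it from the notation (keeping $\varepsilon_k$). For $j\le N$ let $x_j=(\beta_i(j))_{i\le S}\in H_k$.

**Step 1: the columns are long.** The constant path $a_0\equiv e_j$ gives $\mathbf B_ka_0=(\beta_i(j))_i\in K$, so by (B1) $\|x_j\|\ge\sum_i|\beta_i(j)|^2\ge S/2$. Hence $(\sum_j\|x_j\|^2)^{1/2}\ge\sqrt N\,S/2$.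

**Step 2: compare their Gaussian average with an isotropic Gaussian.** Let $Y=N^{-1/2}\sum_jg_jx_j$ with i.i.d. standard Gaussians $g_j$. By the second part of (B2), $\mathbb E\langle x,Y\rangle^2=\frac1N\sum_j\langle x,x_j\rangle^2\le2\sum_i|x_i|^2/n_i$, so the covariance of $Y$ is at most that of $\sqrt2\,\tilde Y$, where $\tilde Y=(n_i^{-1/2}\mathbf g_i)_i$ with independent standard Gaussian $\mathbf g_i\in\mathbb R^{n_i}$. So $\sqrt2\,\tilde Y$ has the law of $Y+Y'$ with $Y'$ centered and independent of $Y$. By Jensen, $\mathbb E\|Y\|\le\sqrt2\,\mathbb E\|\tilde Y\|$.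

**Step 3: bound $\langle\tilde Y,b\rangle=\sum_in_i^{-1/2}\langle\mathbf g_i,b_i\rangle$ uniformly over $b\in K$.** Only the group $k$ of $b$ matters.

*The $f$-part.* Here $|f|_k\le\varepsilon_k$, so by Cauchy–Schwarz its contribution is at most $\varepsilon_k\sqrt S(\sum_i|\mathbf g_i|^2/n_i)^{1/2}$, with expectation at most $\varepsilon_kS$.

*Level $r$.* Here $|a_r|_k^2\le A^r$. With $M_i=\max_j|\langle\mathbf g_i,\beta_i(j)\rangle|$, sparsity gives $\langle\mathbf g_i,B_ia_r(i)\rangle\le M_i\sum_j|a_r(i)_j|\le|a_r(i)|\sqrt{s_i}\,M_i$. By (B1), $|\beta_i(j)|^2\le2$, so $\mathbb E\exp(\langle\mathbf g_i,\beta_i(j)\rangle^2/8)\le(1-\frac12)^{-1/2}=\sqrt2$. By Jensen, $\exp(\mathbb EM_i^2/8)\le\mathbb E\exp(M_i^2/8)\le\sqrt2N$, so $\mathbb EM_i^2\le8\log(2N)$. By Cauchy–Schwarz over $i$, Jensen and (7.2), the expected supremum of the level-$r$ term (without its factor $c^r$) is at most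
$$(SA^r)^{1/2}\Big(\sum_i\frac{8s_i\log(2N)}{n_i}\Big)^{1/2}\le(SA^r)^{1/2}(S\varepsilon_k^2)^{1/2}=\varepsilon_kSA^{r/2}.$$
Since $\sum_rc^rA^{r/2}=\sum_r2^{-r}\le2$, all levels together contribute at most $2\varepsilon_kS$.

So $\mathbb E\|Y\|\le3\sqrt2\,\varepsilon_kS\le5\varepsilon_kS$.

**Step 4: conclude.** Write $g_j=r_j|g_j|$ with independent signs and average over $|g_j|$: by Jensen and $\mathbb E|g_j|=\sqrt{2/\pi}$, $\mathbb E\|\sum_jr_jx_j\|\le\sqrt{\pi/2}\,\mathbb E\|\sum_jg_jx_j\|=\sqrt{\pi/2}\,\sqrt N\,\mathbb E\|Y\|\le5\sqrt{\pi/2}\,\sqrt N\,\varepsilon_kS$. With Step 1,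
$$\Big(\sum_j\|x_j\|^2\Big)^{1/2}\ge\frac1{10\sqrt{\pi/2}\;\varepsilon_k}\int_0^1\Big\|\sum_jr_j(t)x_j\Big\|dt,\qquad\frac1{\varepsilon_k}=2^{k-1}\to\infty.$$
So (1.1) fails for $p=1$, hence (Kahane) for every $p\in[1,\infty)$. Together with Section 9 this proves Theorem A, and the conjecture is false. $\blacksquare$

## 11. Complex scalars, and the two negative statements of Theorem B

*Complex scalars.* Let $X_{\mathbb C}$ be the complexification of $X$ with, say, $\|z\|=\sup_\theta\|\operatorname{Re}(e^{i\theta}z)\|$. Then $\|\operatorname{Re}z\|,\|\operatorname{Im}z\|\le\|z\|\le\|\operatorname{Re}z\|+\|\operatorname{Im}z\|$. For bounded $T:c_0(\mathbb C)\to X_{\mathbb C}$, the restriction to real $c_0$ is $T_1+iT_2$ with $T_1,T_2:c_0\to X$ bounded, hence 2-summing. If $z_k=u_k+iv_k$ and $\sum_k|z_k(l)|^2\le1$ for all $l$, then $(u_k)$ and $(v_k)$ have weak 2-summing norm at most $1$ in real $c_0$. Since $\|Tz_k\|\le\|T_1u_k\|+\|T_2u_k\|+\|T_1v_k\|+\|T_2v_k\|$, $T$ is 2-summing. And $X_{\mathbb C}\supset X$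 fails cotype 2. So the conjecture is false for complex spaces as well.

**End of the proof of Theorem B.** The space of Theorem A has the Grothendieck property and fails cotype 2, so $q=2$ cannot be included in (3). By (1), since it fails cotype 2, $\ell_2(X)$ does not have the Grothendieck property, although $X$ does. So the property is not stable under $X\mapsto\ell_2(X)$. $\blacksquare$
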